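\title{Clique-critically $k$-connected graphs exist for all $k\ge 66$}

\begin{abstract}
A non-complete finite graph of connectivity $k$ is clique-critically $k$-connected if deleting the vertices of any clique lowers the connectivity by the order of that clique. Mader conjectured that no such graph exists. We disprove the conjecture by constructing clique-critically $66$-connected graphs, the smallest of them on $384$ vertices, and we deduce that there are infinitely many clique-critically $k$-connected graphs for every $k\ge 66$. The construction places copies of a graph that encodes an unsatisfiable Boolean formula on the vertices of a triangle-free $8$-regular graph.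
\end{abstract}

\section{The problem and the results}

All graphs are finite and simple. A set $S\subseteq V(G)$ is \emph{separating} if $G-S$ is disconnected. If $G$ is not complete, its \emph{connectivity} $\kappa(G)$ is the least size of a separating set, and a separating set of that size is called \emph{minimum}; the complete graph on $m\ge 1$ vertices has connectivity $m-1$. A \emph{clique} in $G$ is a complete subgraph $K$, with vertex set $V(K)$. For $F\subseteq V(G)$ we write $N(F)$ for the set of vertices outside $F$ that have a neighbor in $F$.

Let $X\subseteq V(G)$. If $S'$ separates $G-X$, then $S'\cup X$ separates $G$. Hence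
\begin{equation}\label{eq:drop}
\kappa(G-X)\ \ge\ \kappa(G)-|X|\qquad\text{whenever $G-X$ is not complete,}
\end{equation}
so that deleting a set lowers the connectivity by at most its size. One may ask for graphs in which all sets of a given kind achieve this largest possible drop. A graph $G$ with $\kappa(G)=k$ is \emph{clique-critically $k$-connected} if it is not complete and
\[
\kappa(G-V(K))=\kappa(G)-|V(K)|\qquad\text{for every clique $K$ in $G$.}
\]
(The empty clique satisfies this condition in every graph.) For single vertices the condition is easy to meet, and it gets harder as the cliques grow. In a cycle of length at least $4$, which has connectivity $2$, deleting a vertex leaves a path, of connectivity $1$, as required; but deleting the two ends of an edge leaves a path again, of connectivity $1$ and not $0$.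

Mader conjectured that no clique-critically $k$-connected graph exists, for any $k$, and it is a result of Mader that none exists for $k\le 6$. The question we answer is whether the conjecture holds for every $k$. It does not.

\begin{theorem}\label{thm:66}
There is a clique-critically $66$-connected graph. Hence the statement ``for every $k$ there is no clique-critically $k$-connected graph'' is false.
\end{theorem}

\begin{theorem}\label{thm:all}
\begin{enumerate}
\item[(a)] If a clique-critically $k$-connected graph exists, then a clique-critically $(k+1)$-connected graph exists.
\item[(b)] For every $k\ge 66$ there are infinitely many pairwise non-isomorphic clique-critically $k$-connected graphs.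
\item[(c)] There is an integer $k_0$ with $7\le k_0\le 66$ such that clique-critically $k$-connected graphs exist exactly for $k\ge k_0$.
\end{enumerate}
\end{theorem}

We do not determine $k_0$. Mader's result for $k\le 6$ is quoted without proof and is used only for the bound $k_0\ge 7$; everything else is proved below.

Section~\ref{sec:sep} restates the definition in terms of minimum separating sets and proves Theorem~\ref{thm:all}(a). Section~\ref{sec:formula} contains the local idea, a graph on $24$ vertices built from an unsatisfiable formula. Section~\ref{sec:construction} assembles copies of it into graphs $G_n$ on $96n$ vertices, $n\ge 4$. Their cliques are treated in Section~\ref{sec:cliques} and their connectivity in Section~\ref{sec:conn}.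

\section{Cliques inside minimum separating sets}\label{sec:sep}

\begin{lemma}\label{lem:reform}
Let $G$ be a non-complete graph with $\kappa(G)=k$ and let $K$ be a clique in $G$. Then $\kappa(G-V(K))=k-|V(K)|$ if and only if $V(K)$ is contained in a minimum separating set of $G$.
\end{lemma}

\begin{proof}
Put $G'=G-V(K)$. Suppose that $V(K)\subseteq T$ for a minimum separating set $T$. Then $G'-(T\setminus V(K))=G-T$ is disconnected, so $G'$ is not complete and $\kappa(G')\le k-|V(K)|$. The reverse inequality is \eqref{eq:drop}.

Conversely, suppose that $\kappa(G')=k-|V(K)|$. The graph $G'$ has at least one vertex, because $G$ is not complete. If $G'$ were complete, we would have $k-|V(K)|=|V(G)|-|V(K)|-1$, that is, $k=|V(G)|-1$. But deleting all vertices of $G$ except two non-adjacent ones shows that $k\le |V(G)|-2$. So $G'$ is not complete and has a separating set $S'$ of size $k-|V(K)|$. Then $S'\cup V(K)$ is a separating set of $G$ of size $k$.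
\end{proof}

Thus a non-complete graph of connectivity $k$ is clique-critically $k$-connected if and only if \emph{every clique lies in a minimum separating set}. In this form the property passes at once to the graph obtained by adding a dominating vertex.

\begin{proof}[Proof of Theorem~\ref{thm:all}(a)]
Let $G$ be clique-critically $k$-connected, and let $G^+$ arise from $G$ by adding a vertex $u$ adjacent to all vertices of $G$. Then $G^+$ is not complete. A set that does not contain $u$ does not separate $G^+$, and $S\cup\{u\}$ with $S\subseteq V(G)$ separates $G^+$ if and only if $S$ separates $G$. So $\kappa(G^+)=k+1$, and the minimum separating sets of $G^+$ are the sets $T\cup\{u\}$ with $T$ a minimum separating set of $G$. If $K^+$ is a clique of $G^+$, then $V(K^+)\setminus\{u\}$ spans a clique of $G$, which lies in some such $T$ by Lemma~\ref{lem:reform}. Hence $V(K^+)\subseteq T\cup\{u\}$, and Lemma~\ref{lem:reform} applied to $G^+$ finishes the proof.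
\end{proof}

Since every clique extends to a maximal one, only maximal cliques matter, and they are where the condition is demanding.

\begin{example}\label{ex:cocktail}
Let $G$ be the complete multipartite graph with $m\ge 2$ parts of size $2$. A set of vertices that meets two parts induces a connected subgraph, so the separating sets are exactly the complements of the parts, and $\kappa(G)=2m-2$. A clique has at most one vertex in each part. If it has fewer than $m$ vertices, it misses a part and lies in the complement of that part. A clique with $m$ vertices meets every part and lies in no separating set.
\end{example}

The failure in Example~\ref{ex:cocktail} has a general cause. Let $T$ be a minimum separating set of $G$ and let $F$ be the vertex set of a component of $G-T$. Every $t\in T$ has a neighbor in $F$, for otherwise $T\setminus\{t\}$ would still separate $F$ from the rest of the graph. Now let $K$ be a maximal clique with $V(K)\subseteq T$. Then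
\begin{quote}
every vertex of $K$ has a neighbor in $F$, but no vertex of $F$ is adjacent to all of $K$.
\end{quote}
In particular $|F|\ge 2$: separating sets that cut off a single vertex never contain a maximal clique. Moreover, the clique is chosen after the graph. One can start a clique inside $F$, which rules out $T$, and try to extend it into a component behind every other separating set that could still contain it. It is reasonable to guess that this always succeeds, and this is what the conjecture asserts. A counterexample has to make this search fail from every starting point, and unsatisfiable formulas provide such an obstruction.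

\section{The clause graph of an unsatisfiable formula}\label{sec:formula}

We look for a graph with many small vertex sets $D$, each cut off by the minimum separating set $N(D)$, such that every clique avoids one of the sets $D$ and lies in its neighborhood. This section produces the local pattern.

A \emph{literal} is a Boolean variable $s$ or its negation $\bar s$; the literals $s$ and $\bar s$ are \emph{complementary}, and $\bar\ell$ denotes the literal complementary to $\ell$. A \emph{clause of length $r$} is a list of $r$ literals, in which repetitions are allowed; our clauses never contain two complementary literals. A \emph{formula} is a list of clauses. A truth assignment \emph{satisfies} a clause if it makes one of its literals true, and a formula is \emph{unsatisfiable} if no assignment satisfies all of its clauses. A set of literals without a complementary pair can be made true simultaneously.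

The \emph{clause graph} of a formula with clauses $C_1,\dots,C_m$ of length $r$ has one vertex for each of the $mr$ occurrences of a literal, labeled with that literal, and two distinct vertices are adjacent if and only if their labels are not complementary. The $r$ vertices that come from $C_i$ form the \emph{block} $D_i$.

\begin{example}\label{ex:four}
The four clauses $(x,y)$, $(x,\bar y)$, $(\bar x,y)$, $(\bar x,\bar y)$ form an unsatisfiable formula, since each of the four assignments falsifies one clause. The clause graph has $8$ vertices, two with each label. A maximal clique consists of all vertices whose labels are true under some assignment. For $x$ and $y$ true, this is the clique $K$ of the two vertices labeled $x$ and the two labeled $y$. It meets $D_1,D_2,D_3$ and misses $D_4$, the block of the falsified clause $(\bar x,\bar y)$. The vertices labeled $x$ are adjacent to the vertex $\bar y$ of $D_4$, and those labeled $y$ are adjacent to the vertex $\bar x$ of $D_4$, so $V(K)\subseteq N(D_4)$, although neither vertex of $D_4$ is adjacent to all of $K$. This is the pattern that Section~\ref{sec:sep} requires.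

The example also shows a defect. The block $D_4$ has $8-2=6$ neighbors, whereas its vertex $\bar x$ alone has only $8-1-2=5$, being non-adjacent to both vertices labeled $x$. If this graph is part of a larger graph in which the two vertices of $D_4$ have the same outside neighbors, it is cheaper to cut off one vertex of $D_4$ than the whole block, and $N(D_4)$ is not a minimum separating set.
\end{example}

To remove the defect we need an unsatisfiable formula in which literals are rare compared with the length of the clauses. The condition is the following: if $\ell$ occurs $a\ge 1$ times in some clause and $\bar\ell$ occurs $b$ times in the whole formula, then $a+b\le r$. In Example~\ref{ex:four} we have $a+b=3>2=r$.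

\begin{remark}\label{rem:r2}
For $r\le 2$ this condition forces satisfiability. Call a literal that occurs \emph{pure} if its complement does not occur. Make all pure literals true and discard the clauses that contain one. For $r=1$ nothing remains, as $b=0$ always. For $r=2$, a literal $\ell$ in a remaining clause has $b\ge 1$, hence $a=b=1$, and the same holds for $\bar\ell$. So each remaining clause contains two different variables, and each of these variables occurs in only two clauses. Any $j$ remaining clauses therefore involve at least $j$ variables, and Hall's marriage theorem assigns distinct variables to the remaining clauses. Each clause is then satisfied by a suitable value of its own variable.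
\end{remark}

So we take $r=3$. Start from the unsatisfiable formula $(x,y)$, $(x,\bar y)$, $(\bar x,y')$, $(\bar x,\bar y')$, a variant of Example~\ref{ex:four} in which each of $y,\bar y,y',\bar y'$ occurs only once. Replace each clause $(\alpha,\beta)$ by the two clauses $(\alpha,\beta,s)$ and $(\beta,\bar s,\bar s)$ with a new variable $s$; together they still force $\alpha$ or $\beta$ to be true, and only the occurrences of $\beta$ are doubled. The result is a formula in the variables $x,y,z,w,y',z',w'$:
\[
\begin{array}{llll}
C_1=(x,y,z), & C_2=(y,\bar z,\bar z), & C_3=(x,\bar y,w), & C_4=(\bar y,\bar w,\bar w),\\[2pt]
C_5=(\bar x,y',z'), & C_6=(y',\bar z',\bar z'), & C_7=(\bar x,\bar y',w'), & C_8=(\bar y',\bar w',\bar w').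
\end{array}
\]

\begin{lemma}\label{lem:formula}
\begin{enumerate}
\item[(U)] No truth assignment satisfies all of $C_1,\dots,C_8$.
\item[(L)] If a literal $\ell$ occurs $a\ge 1$ times in some clause $C_i$ and $\bar\ell$ occurs $b$ times in the eight clauses together, then $a+b\le 3$.
\end{enumerate}
\end{lemma}

\begin{proof}
(U) Suppose that an assignment satisfies all eight clauses. If $y$ is true, then $C_4$ makes $w$ false and $C_3$ makes $x$ true. If $y$ is false, then $C_2$ makes $z$ false and $C_1$ makes $x$ true. So $x$ is true. If $y'$ is true, then $C_8$ makes $w'$ false and $C_7$ is not satisfied. If $y'$ is false, then $C_6$ makes $z'$ false and $C_5$ is not satisfied.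

(L) Each of $x,\bar x,y,\bar y,y',\bar y'$ occurs exactly twice, in two different clauses, so for these literals $a+b=1+2$. Each of $z,w,z',w'$ occurs once, and its negation occurs twice, both times in the same clause. So $a+b=1+2$ for these four literals and $a+b=2+1$ for their negations.
\end{proof}

From now on $H$ is the clause graph of $C_1,\dots,C_8$. It has $24$ vertices, in eight blocks $D_1,\dots,D_8$, each a triangle. The rest of the paper uses the formula only through the next lemma.

\begin{lemma}\label{lem:H}
\begin{enumerate}
\item[(i)] Every clique of $H$ is disjoint from some block.
\item[(ii)] Every nonempty subset $F$ of a block satisfies $|N(F)|\ge 21$.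
\item[(iii)] $N(D_i)=V(H)\setminus D_i$ for every $i$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The labels of a clique $K$ contain no complementary pair, so some assignment makes all of them true. By (U) this assignment makes all literals of some clause $C_i$ false. Then $K$ has no vertex in $D_i$.

(ii), (iii) Let $\emptyset\ne F\subseteq D_i$. A vertex lies outside $N(F)$ if and only if it belongs to $F$ or its label is complementary to the label of every vertex of $F$. If two different labels occur in $F$, no label is complementary to both, so $V(H)\setminus N(F)=F$ has at most $3$ vertices. This case includes $F=D_i$, because every clause contains two different literals, and (iii) follows. If all vertices of $F$ have the same label $\ell$, then in the notation of (L) we have $|F|\le a$, and $V(H)\setminus N(F)$ has $|F|+b\le a+b\le 3$ vertices. In both cases $|N(F)|\ge 24-3=21$.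
\end{proof}

\section{The graphs $G_n$}\label{sec:construction}

The graph $H$ is not yet a counterexample: deleting $N(D_i)$ leaves only the triangle $D_i$, so $N(D_i)$ does not separate $H$. We need vertices far from $D_i$, and these must satisfy the clique condition too. So we take one copy $W_v$ of $H$ for every vertex $v$ of a base graph $\Gamma$ and join copies along the edges of $\Gamma$. Joining $W_u$ completely to $W_v$ for every edge $uv$ would not work. All vertices of $W_u$ would have the same outside neighbors, and cutting off the whole copy $W_u$ would cost $21$ vertices fewer than cutting off one of its blocks. Different blocks of $W_u$ must therefore see different parts of the graph. We let $\Gamma$ be $8$-regular and let each of the eight blocks of $W_u$ point to its own neighbor of $u$.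

\medskip\noindent\textbf{The base graph.}
Let $n\ge 4$. The graph $\Gamma=\Gamma_n$ has vertex set $U_0\cup\dots\cup U_{n-1}$, where the \emph{classes} $U_t$ are disjoint sets of size $4$ with indices taken modulo $n$, and $u\in U_t$ is adjacent to $v\in U_{t'}$ if and only if $t'=t\pm1$. The neighborhood of a vertex of $U_t$ is $U_{t-1}\cup U_{t+1}$, so $\Gamma$ is $8$-regular. It is triangle-free because $n\ge 4$: the indices $t-1$ and $t+1$ do not differ by $\pm1$ modulo $n$. For $n=4$ every vertex of $U_0\cup U_2$ is adjacent to every vertex of $U_1\cup U_3$, so $\Gamma_4=K_{8,8}$.

A \emph{dart} is an ordered pair $e=(u,v)$ with $uv\in E(\Gamma)$; its \emph{tail} is $u$ and its \emph{head} is $v$. There are $4n\cdot 8=32n$ darts. We write $\mathrm{Out}(v)$ and $\mathrm{In}(v)$ for the sets of the $8$ darts with tail $v$ and with head $v$.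

\medskip\noindent\textbf{The graph $G=G_n$.}
Take disjoint copies $W_v$ of $H$, one for each $v\in V(\Gamma)$; we use $W_v$ also for the vertex set of the copy. For each $v$ fix an arbitrary bijection between $\mathrm{Out}(v)$ and the eight blocks of $W_v$, and let $V_e$ be the block that corresponds to the dart $e$. Then, for every dart $(u,v)$, join every vertex of $V_{(u,v)}$ to every vertex of $W_v$. The resulting graph $G$ has $4n\cdot 24=96n$ vertices. Put
\[
I_v=\bigcup_{e\in \mathrm{In}(v)}V_e ,\qquad\text{so that}\qquad |I_v|=|W_v|=24 .
\]
The edges of $G$ are the edges inside the copies $W_v$ and all edges between $I_v$ and $W_v$, for $v\in V(\Gamma)$. An edge of the second kind joins two different copies, so $W_v$ induces a copy of $H$ in $G$. We record two facts.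
\begin{enumerate}
\item[(G1)] The sets $W_v$ are pairwise disjoint, and so are the sets $I_v$. The intersection $W_v\cap I_u$ equals $V_{(v,u)}$ if $vu\in E(\Gamma)$ and is empty otherwise; in particular $W_v\cap I_v=\emptyset$.
\item[(G2)] Let $e=(u,v)$ and $p\in V_e$. The neighbors of $p$ outside $W_u$ are exactly the vertices of $I_u\cup W_v$. This set has $24+24-3=45$ vertices and is disjoint from $W_u$.
\end{enumerate}
Fact (G1) holds because a dart has one tail and one head and is determined by them. For (G2), note that $p$ lies in $W_x$ only for $x=u$ and in $I_x$ only for $x=v$, and that $I_u\cap W_v=V_{(v,u)}$.

For a dart $f=(v,w)$ put $T_f=N(V_f)$. By (G2) and Lemma~\ref{lem:H}(iii),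
\begin{equation}\label{eq:Tf}
T_f=(W_v\setminus V_f)\cup I_v\cup W_w,\qquad |T_f|=21+45=66 .
\end{equation}
This set is a union of $22$ blocks; see Figure~\ref{fig:Tf}. Since $96n\ge 384>3+66$, there are vertices outside $V_f\cup T_f$, and none of them is adjacent to $V_f$. Hence
\begin{equation}\label{eq:upper}
\text{$T_f$ is a separating set of $G$ of size $66$, for every dart $f$.}
\end{equation}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth]
\node[circle,draw,inner sep=2pt] (v) at (0,0) {$v$};
\node[circle,draw,inner sep=2pt] (w) at (3,0) {$w$};
\node[circle,fill,inner sep=1.5pt] (a) at (-2.2,1) {};
\node[circle,fill,inner sep=1.5pt] (b) at (-2.2,-1) {};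
\node[circle,fill,inner sep=1.5pt] (c) at (5.2,1) {};
\node[circle,fill,inner sep=1.5pt] (d) at (5.2,-1) {};
\draw[->,line width=1.8pt] (v) to[bend left=18] node[above] {$f$} (w);
\draw[->] (w) to[bend left=18] (v);
\draw[->] (v) to[bend left=14] (a);
\draw[->] (a) to[bend left=14] (v);
\draw[->] (v) to[bend left=14] (b);
\draw[->] (b) to[bend left=14] (v);
\draw[->] (w) to[bend left=14] (c);
\draw[->,dashed] (c) to[bend left=14] (w);
\draw[->] (w) to[bend left=14] (d);
\draw[->,dashed] (d) to[bend left=14] (w);
\end{tikzpicture}
\caption{Darts of the base graph near the dart $f=(v,w)$; only two of the seven further neighbors of $v$ and of $w$ are drawn. Each dart $e$ stands for a block $V_e$ of three vertices of $G$. The neighborhood $T_f$ of $V_f$ is the union of the blocks of the thin solid darts: the other $7$ darts leaving $v$, the $8$ darts entering $v$ and the $8$ darts leaving $w$, where $(w,v)$ is counted twice, $22$ darts in all. The blocks of the dashed darts are not adjacent to $V_f$.}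
\label{fig:Tf}
\end{figure}

\section{The cliques of $G_n$}\label{sec:cliques}

A clique of $G$ may use several copies of $H$. Because $\Gamma$ is triangle-free it uses at most two, and in one of them it is confined to a single block.

\begin{proposition}\label{prop:cliques}
Every clique of $G$ is contained in $T_f$ for some dart $f$.
\end{proposition}

\begin{proof}
Let $K$ be the vertex set of a clique. We first find a vertex $v$ of $\Gamma$ with $K\subseteq W_v\cup I_v$. By the definition of $G$,
\begin{equation}\label{eq:cross}
\text{if $p\in W_u$ and $q\in W_v$ are adjacent and $u\neq v$, then $p\in V_{(u,v)}$ or $q\in V_{(v,u)}$;}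
\end{equation}
in particular $uv\in E(\Gamma)$. So the vertices $u$ of $\Gamma$ with $K\cap W_u\ne\emptyset$ are pairwise adjacent, and there are at most two of them. If $K$ lies in one copy $W_v$, we have found $v$. Otherwise $K=A\cup B$ with $\emptyset\neq A\subseteq W_u$, $\emptyset\ne B\subseteq W_v$ and $uv\in E(\Gamma)$. If $A\subseteq V_{(u,v)}$, then $A\subseteq I_v$ and $K\subseteq W_v\cup I_v$. If some $p\in A$ lies outside $V_{(u,v)}$, then \eqref{eq:cross} puts every $q\in B$ into $V_{(v,u)}\subseteq I_u$, so $K\subseteq W_u\cup I_u$, and we exchange the names of $u$ and $v$.

Now $K\cap W_v$ is a clique of the copy $W_v$ of $H$. By Lemma~\ref{lem:H}(i) it is disjoint from $V_f$ for some $f\in\mathrm{Out}(v)$. Then $K\subseteq (W_v\setminus V_f)\cup I_v\subseteq T_f$ by \eqref{eq:Tf}.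
\end{proof}

\begin{remark}
This proof is the only place where (U) and the absence of triangles in $\Gamma$ are used. A triangle $uvw$ would give the clique $V_{(u,v)}\cup V_{(v,w)}\cup V_{(w,u)}$, which lies in no set $W_x\cup I_x$, since the three darts have no common vertex. As for (U), suppose that a clique $K'$ of $W_v$ met all eight blocks. For any dart $(u,v)$ the set $K=V_{(u,v)}\cup K'$ would be a clique contained in no $T_f$. Indeed, let $f=(x,x')$ and $K\subseteq T_f$. As $T_f$ is a union of blocks, it contains $W_v$; by \eqref{eq:Tf} and (G1) this forces $x'=v$. But $T_{(x,v)}$ contains no block of a dart with head $v$.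
\end{remark}

\section{The connectivity of $G_n$}\label{sec:conn}

\begin{proposition}\label{prop:conn}
$\kappa(G)=66$.
\end{proposition}

By \eqref{eq:upper} it suffices to show that $G-S$ is connected whenever $|S|\le 65$. Fix such a set $S$ for the rest of this section. The set $S$ need not be a union of blocks, so we cannot pass directly to a statement about darts. The complete bipartite graphs between $I_v$ and $W_v$ resolve this difficulty, since such a graph stays connected unless one of its two sides is deleted entirely.

Call $v\in V(\Gamma)$ \emph{good} if $I_v\not\subseteq S$ and $W_v\not\subseteq S$, and \emph{bad} otherwise. For a good vertex $v$, the set $(I_v\cup W_v)\setminus S$ is the \emph{hub} of $v$. It is spanned by a complete bipartite graph with both sides nonempty, so it lies in a single component of $G-S$. We show that every component contains a hub (a local argument, which uses (L)), and that all hubs lie in one component (a counting argument in $\Gamma$).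

\subsection*{Every component contains a hub}

\begin{lemma}\label{lem:local}
Every component of $G-S$ contains the hub of some good vertex.
\end{lemma}

\begin{proof}
Let $F$ be the vertex set of a component. It is enough to show that $F$ meets a hub. Choose $p\in F$, and let $e=(u,v)$ be the dart with $p\in V_e$. Then $p\in W_u\setminus S$ and $p\in I_v\setminus S$. If $u$ or $v$ is good, then $p$ lies in its hub. So let both be bad. Since $W_u\not\subseteq S$ and $I_v\not\subseteq S$, we have
\[
I_u\cup W_v\subseteq S .
\]
By (G2) this accounts for $45$ vertices of $S$, so at most $20$ vertices of $S$ lie outside $I_u\cup W_v$.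

Suppose first that $F$ contains a vertex $q$ of a block $V_{(u,v')}$ with $v'\ne v$. By (G1), $W_{v'}$ is disjoint from $W_v$ and meets $I_u$ in the block $V_{(v',u)}$, so $21$ vertices of $W_{v'}$ lie outside $I_u\cup W_v$. Hence $W_{v'}\not\subseteq S$. Also $q\in I_{v'}\setminus S$. Thus $v'$ is good and $q$ lies in its hub.

In the remaining case $F\cap W_u\subseteq V_e$, and we derive a contradiction. By (G2), every neighbor of a vertex of $V_e$ lies in $W_u$ or in $S$. A path inside $F$ that starts at $p$ and leaves $V_e$ would therefore enter $W_u\setminus V_e$, which is disjoint from $F$. So $F\subseteq V_e$. By Lemma~\ref{lem:H}(ii), at least $21$ vertices of $W_u$ belong to $N(F)$. They lie in $S$, because $F$ is a component of $G-S$, and they lie outside $I_u\cup W_v$ by (G2). This contradicts the bound $20$.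
\end{proof}

The last paragraph is the only use of (L). Nothing can be spared there: for $\emptyset\ne F\subseteq V_e$ the set $N(F)$ separates $G$ and has $45+|N(F)\cap W_u|$ vertices, so a subset of a block with at most $20$ neighbors in $H$ would give $\kappa(G)\le 65$.

\subsection*{Edge cuts of the base graph}

To link the hubs we need to know that $\Gamma$ has no small edge cuts, even after two vertices are removed.

\begin{lemma}\label{lem:cuts}
Let $V(\Gamma)$ be partitioned into sets $X,Y,B$ with $X,Y\neq\emptyset$ and $\beta=|B|\le 2$, and let $\varepsilon$ be the number of edges between $X$ and $Y$.
\begin{enumerate}
\item[(i)] $\varepsilon\ge 8-\beta$.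
\item[(ii)] If $B=\emptyset$, every vertex of $X$ has a neighbor in $X$ and every vertex of $Y$ has a neighbor in $Y$, then $\varepsilon\ge 12$.
\end{enumerate}
\end{lemma}

\begin{proof}
Call $X$ and $Y$ the \emph{sides}, call an edge between them \emph{crossing}, and put $c_t=|U_t\setminus B|\ge 2$. Let $\tau_t$ be the number of crossing edges between $U_t$ and $U_{t+1}$, so that $\varepsilon=\tau_0+\dots+\tau_{n-1}$. Call $U_t$ \emph{split} if it meets both sides. If $U_t$ is split, then every vertex of $(U_{t-1}\cup U_{t+1})\setminus B$ has a neighbor in $U_t$ on the other side, and so
\begin{equation}\label{eq:split}
U_t \text{ split}\quad\Longrightarrow\quad \tau_{t-1}\ge c_{t-1}\ \text{ and }\ \tau_t\ge c_{t+1}.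
\end{equation}

Suppose that no class is split. Then each set $U_t\setminus B$ is nonempty and lies on one side, and both sides occur. Going around the cycle of classes, the side changes at least twice. A change between $U_t$ and $U_{t+1}$ gives $\tau_t=c_tc_{t+1}\ge 8$, because $c_t+c_{t+1}\ge 6$ and $c_t,c_{t+1}\le 4$ leave $2\cdot4$ as the smallest product. So $\varepsilon\ge 16$, and both (i) and (ii) hold.

Now let $U_t$ be split. The classes $U_{t-1}$ and $U_{t+1}$ are different, so \eqref{eq:split} gives $\varepsilon\ge c_{t-1}+c_{t+1}\ge 8-\beta$. This proves (i). Assume the hypotheses of (ii); then all $c_j$ equal $4$. If $U_{t+1}$ is split too, \eqref{eq:split} shows that each of $\tau_{t-1},\tau_t,\tau_{t+1}$ is at least $4$. If $U_{t-1}$ is split, each of $\tau_{t-2},\tau_{t-1},\tau_t$ is at least $4$. Three consecutive indices are distinct modulo $n$, so $\varepsilon\ge 12$ in both cases. It remains to consider the case that each of $U_{t-1}$, $U_{t+1}$ lies on one side. They do not lie on the same side, since a vertex of $U_t$ on the other side would have no neighbor on its own side. So one of them lies in $X$ and the other in $Y$, each of the four vertices of $U_t$ is incident with four crossing edges, and $\varepsilon\ge 16$.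
\end{proof}

The extra hypothesis in (ii) cannot be dropped: if $X$ is a single vertex and $B=\emptyset$, then $\varepsilon=8$.

\subsection*{All hubs lie in one component}

Call a dart $e$ \emph{dead} if $V_e\subseteq S$. The blocks are disjoint triples and $|S|\le 65<3\cdot 22$, so
\begin{equation}\label{eq:dead}
\text{at most $21$ darts are dead.}
\end{equation}

\begin{lemma}\label{lem:global}
All hubs of good vertices lie in one component of $G-S$.
\end{lemma}

\begin{proof}
Call an edge $uv$ of $\Gamma$ a \emph{link} if $u$ and $v$ are good and at least one of the darts $(u,v)$, $(v,u)$ is not dead. If, say, $(u,v)$ is not dead, then a vertex of $V_{(u,v)}\setminus S$ lies in $W_u$ and in $I_v$, so the hubs of $u$ and $v$ intersect. It therefore suffices to show that the graph $\Gamma^*$ formed by the good vertices and the links is connected. Both bad vertices and missing links cost dead darts, and we compare this cost with \eqref{eq:dead}.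

Let $B$ be the set of bad vertices and $\beta=|B|$. If $v$ is bad, then all darts of $\mathrm{In}(v)$ or all darts of $\mathrm{Out}(v)$ are dead; choose one such set of $8$ dead darts and call it the \emph{star} of $v$, of type In or Out. Stars of the same type at different vertices are disjoint, and $\mathrm{In}(a)\cap\mathrm{Out}(b)\subseteq\{(b,a)\}$. Among three stars at most two pairs have opposite types, so three stars cover at least $24-2=22$ darts, contrary to \eqref{eq:dead}. Hence $\beta\le 2$. For $\beta=0,1,2$ the stars cover at least $0,8,15$ darts, so at most $21,13,6$ dead darts lie outside the stars.

Suppose that $\Gamma^*$ is disconnected. Then the good vertices can be partitioned into nonempty sets $X,Y$ with no link between them. Let $\varepsilon$ be the number of edges of $\Gamma$ between $X$ and $Y$. Both darts of such an edge are dead, and they lie in no star, because every dart of a star has a bad end. So $2\varepsilon\le 21,13,6$, that is,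
\[
\varepsilon\le 10,\ 6,\ 3\qquad\text{for}\qquad \beta=0,\ 1,\ 2 .
\]
For $\beta=1$ and $\beta=2$, Lemma~\ref{lem:cuts}(i) gives $\varepsilon\ge 7$ and $\varepsilon\ge 6$, a contradiction. Let $\beta=0$. Here part (i) is too weak, and we verify the hypothesis of part (ii). Let $a$ be any vertex of $\Gamma$. As $a$ is good, $W_a\not\subseteq S$, so some dart $(a,b)$ is not dead. The vertex $b$ is good as well, so $ab$ is a link and $b$ lies in the same set, $X$ or $Y$, as $a$. Lemma~\ref{lem:cuts}(ii) now gives $\varepsilon\ge 12>10$, a contradiction.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:conn}]
Let $|S|\le 65$. The graph $G-S$ has vertices, each of its components contains a hub by Lemma~\ref{lem:local}, and all hubs lie in the same component by Lemma~\ref{lem:global}. So $G-S$ is connected, and no separating set has fewer than $66$ vertices. By \eqref{eq:upper}, $G$ is not complete and has a separating set of size $66$.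
\end{proof}

\section{Proofs of the theorems}\label{sec:final}

\begin{proof}[Proof of Theorem~\ref{thm:66}]
Let $n\ge 4$. The graph $G_n$ is not complete and $\kappa(G_n)=66$ by Proposition~\ref{prop:conn}, so the sets $T_f$ are minimum separating sets by \eqref{eq:upper}. Every clique lies in one of them by Proposition~\ref{prop:cliques}. By Lemma~\ref{lem:reform}, $G_n$ is clique-critically $66$-connected. The smallest member of the family is $G_4$, with base graph $K_{8,8}$ and $96\cdot 4=384$ vertices.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:all}(b) and (c)]
(b) Let $k\ge 66$. Add a dominating vertex to $G_n$, $k-66$ times in succession. By the proof of part (a) in Section~\ref{sec:sep}, the result is clique-critically $k$-connected. It has $96n+k-66$ vertices, so different values of $n\ge 4$ give non-isomorphic graphs.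

(c) Let $k_0$ be the least $k$ for which a clique-critically $k$-connected graph exists. It is well defined and at most $66$ by Theorem~\ref{thm:66}, and it is at least $7$ by Mader's result for $k\le 6$. By part (a) and induction, such graphs exist for every $k\ge k_0$.
\end{proof}
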